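\title{Non-dentable convex sets on which most functionals attain their maximum}

\begin{abstract}
A theorem of Bourgin states that if a closed, bounded, convex subset $C$ of a Banach space $X$ is separable and non-dentable, then the functionals attaining their maximum on $C$ form a set of the first Baire category in $X^*$. We show that separability cannot be dropped. In the space $C_0(\Upsilon)$ over the tree $\Upsilon$ of all functions from countable ordinals to $\omega$ there is a closed convex set of diameter $1$, all of whose slices have diameter $1$, on which the functionals of a dense $G_\delta$ set attain their maximum. The construction is in ZFC. After renorming, the same phenomenon occurs for unit balls whose slices all have diameter at least $2-\varepsilon$. We also prove a positive counterpart for sets of small density.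
\end{abstract}

\section{The question and the results}\label{sec:intro}

Let $X$ be a real Banach space with dual $X^*$ and closed unit ball $B_X$. For a nonempty bounded set $C\subset X$, a functional $x^*\in X^*$ and $\eta>0$, the \emph{slice} of $C$ determined by $x^*$ and $\eta$ is
\[
S(C,x^*,\eta)=\{x\in C:\ x^*(x)>\sup x^*(C)-\eta\}.
\]
The set $C$ is \emph{dentable} if for every $\varepsilon>0$ it has a slice of diameter less than $\varepsilon$. Thus $C$ is non-dentable exactly when there is $\varepsilon>0$ such that every slice of $C$ has diameter at least $\varepsilon$. A point $y\in C$ with $x^*(y)=\sup x^*(C)$ is a \emph{maximum point} of $x^*$ on $C$. For $C$ closed, bounded and convex we put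
\[
A(C)=\{x^*\in X^*:\ x^*\text{ has a maximum point on }C\},
\]
and $A(X)=A(B_X)$ is the set of norm attaining functionals on $X$.

A slice collects the points at which $x^*$ almost attains its supremum, and $A(C)$ records the functionals for which ``almost'' can be removed. Small slices are one mechanism for removing it: if the diameter of $S(C,x^*,\eta)$ tends to $0$ with $\eta$, then any points $c_n\in S(C,x^*,1/n)$ form a Cauchy sequence whose limit is a maximum point of $x^*$. On a non-dentable set this mechanism is unavailable for every functional, and one expects $A(C)$ to be small.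

Smallness is meant in the sense of Baire category in the norm topology of $X^*$. A subset $N$ of a topological space is \emph{nowhere dense} if every nonempty open set contains a nonempty open set disjoint from $N$, and a countable union of nowhere dense sets is \emph{of the first category}. A set $A$ is \emph{residual in} an open set $O$ if $O\setminus A$ is of the first category; equivalently, $A\supset\bigcap_nG_n$ for some open dense subsets $G_n$ of $O$. By the Baire category theorem, a countable intersection of dense open subsets of a complete metric space is dense. Hence a subset of $X^*$ that contains a dense $G_\delta$ set is residual in $X^*$ and is not of the first category.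

\begin{example}\label{ex:c0}
Let $\Gamma$ be an infinite set, $X=c_0(\Gamma)$ and $X^*=\ell_1(\Gamma)$. Every slice of $B_X$ has diameter $2$. Indeed, given $\mu\in\ell_1(\Gamma)$ and $\eta>0$, take a finitely supported $x\in B_X$ with $\mu(x)>\|\mu\|-\eta$ and a point $\gamma$ outside the support of $x$ with $|\mu(\gamma)|<\mu(x)-\|\mu\|+\eta$; then $x+1_{\{\gamma\}}$ and $x-1_{\{\gamma\}}$ lie in the slice. If $\mu(x)=\|\mu\|$ with $x\in B_X$, then $|x(\gamma)|=1$ wherever $\mu(\gamma)\neq0$, so $\mu$ has finite support. The functionals with at most $N$ nonzero coordinates form a closed set with empty interior. So $A(X)$ is of the first category, whether or not $\Gamma$ is countable.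
\end{example}

Two theorems point in the same direction.

\begin{theorem}[Bourgin \cite{Bourgin}]\label{thm:bourgin}
Let $X$ be a Banach space and let $C\subset X$ be closed, bounded, convex, separable and non-dentable. Then $A(C)$ is of the first Baire category in $X^*$.
\end{theorem}

\begin{theorem}[Kenderov, Moors and Sciffer \cite{KMS}]\label{thm:kms}
If $K$ is an infinite compact Hausdorff space, then $A(C(K))$ is of the first Baire category.
\end{theorem}

This paper answers the following question.

\begin{quote}
\emph{Let $C$ be a closed, bounded, convex, non-dentable subset of a Banach space $X$, not assumed to be separable. Must $A(C)$ be of the first Baire category in $X^*$?}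
\end{quote}

Neither Example~\ref{ex:c0} nor Theorem~\ref{thm:kms} involves separability, and we shall see that the local step in a proof of Theorem~\ref{thm:bourgin} (Lemma~\ref{lem:tilt}) does not use it either. One would therefore guess that the answer is yes. The answer is no, and the failure is strong: it is the complement of $A(C)$ that can be of the first category. Recall that the \emph{density} (or density character) of a metric space is the least cardinality of a dense subset, and write $\mathfrak c=2^{\aleph_0}$.

\begin{theorem}\label{thm:main}
There are a Banach space $X$ of density $\mathfrak c$ and a closed convex set $C\subset X$ of diameter $1$ such that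
\begin{enumerate}
\item[(1)] every slice of $C$ has diameter exactly $1$, so that $C$ is non-dentable;
\item[(2)] $A(C)$ contains a dense $G_\delta$ subset of $X^*$. In particular, $A(C)$ is not of the first Baire category.
\end{enumerate}
\end{theorem}

The construction uses no axiom beyond ZFC. The set $C$ can be turned into a unit ball at a small loss in the size of the slices.

\begin{theorem}\label{thm:ball}
For every $\varepsilon>0$ the space $X$ of Theorem~\ref{thm:main} has an equivalent norm for which every slice of the unit ball has diameter at least $2-\varepsilon$, while the set of norm attaining functionals contains a dense $G_\delta$ subset of the dual.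
\end{theorem}

The third result describes what survives of Theorem~\ref{thm:bourgin}. Let $2^\omega$ be the space of $0$--$1$ sequences with the product topology; the cylinders $[\sigma]=\{\beta\in2^\omega:\beta\text{ extends }\sigma\}$, where $\sigma$ runs over the set $2^{<\omega}$ of finite $0$--$1$ sequences, form a basis. Let $\mathrm{cov}(\mathcal M)$ be the least number of nowhere dense sets that cover $2^\omega$. The Baire category theorem gives $\mathrm{cov}(\mathcal M)>\aleph_0$, the cover by singletons gives $\mathrm{cov}(\mathcal M)\le\mathfrak c$, and Martin's Axiom implies $\mathrm{cov}(\mathcal M)=\mathfrak c$.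

\begin{theorem}\label{thm:positive}
Let $C$ be a closed, bounded, convex, non-dentable subset of a Banach space $X$.
\begin{enumerate}
\item[(a)] For every norm separable $Y\subset C$, the set of $x^*\in X^*$ that attain their maximum over $C$ at some point of $Y$ is of the first category.
\item[(b)] If the density of $C$ is less than $\mathrm{cov}(\mathcal M)$, then $A(C)$ is residual in no nonempty open subset of $X^*$.
\end{enumerate}
\end{theorem}

For $Y=C$, part (a) is Theorem~\ref{thm:bourgin}. By part (b), under Martin's Axiom the density $\mathfrak c$ in Theorem~\ref{thm:main} is the smallest possible for an example with $A(C)$ residual.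

We prove Theorem~\ref{thm:positive} first, in Section~\ref{sec:tilt}, because its proof shows where separability enters and what a counterexample has to look like. Section~\ref{sec:trees} tries two short trees, each of which fails for a visible reason, and arrives at the tree $\Upsilon$. Section~\ref{sec:space} builds the space $X$, and Sections~\ref{sec:main} and~\ref{sec:ball} prove Theorems~\ref{thm:main} and~\ref{thm:ball}.

\section{Tilting a functional}\label{sec:tilt}

In this section $C$ is as in Theorem~\ref{thm:positive}, and $\varepsilon>0$ is fixed so that every slice of $C$ has diameter at least $\varepsilon$. The local step says that maximum points are unstable. A thin slice of $x^*$ contains two points $a,b$ that are far apart, and a norm one functional $f$ sees their distance. A maximum point of a functional near $x^*+rf$ must compete with $a$; since $x^*$ hardly distinguishes in its favor, it must have $f$-value almost as large as $f(a)$. Tilting in the direction $-f$ pushes the maximum points to the side of $b$. This works when the depth $\eta$ of the slice is small compared with $r\varepsilon$.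

\begin{lemma}\label{lem:tilt}
Every nonempty open set $U\subset X^*$ contains nonempty open sets $V_0,V_1$ such that $\|y_0-y_1\|>\varepsilon/4$ whenever $y_0$ is a maximum point on $C$ of some member of $V_0$ and $y_1$ is a maximum point on $C$ of some member of $V_1$.
\end{lemma}

\begin{proof}
Choose $x^*$ and $r>0$ such that $U$ contains the ball of radius $2r$ about $x^*$. Put
\[
\eta=\frac{r\varepsilon}{16},\qquad R=\sup_{c\in C}\|c\|,\qquad \rho=\min\Bigl(r,\frac{\eta}{2R+1}\Bigr).
\]
The slice $S(C,x^*,\eta)$ has diameter at least $\varepsilon$, so it contains $a,b$ with $\|a-b\|>\varepsilon/2$, and by the Hahn--Banach theorem there is $f\in X^*$ with $\|f\|=1$ and $f(a-b)>\varepsilon/2$. Let $V_0$ and $V_1$ be the open balls of radius $\rho$ about $x^*+rf$ and $x^*-rf$. They lie in $U$ because $r+\rho\le2r$.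

Let $y_0$ be a maximum point of $z^*\in V_0$. On $C$ the functionals $z^*$ and $x^*+rf$ differ by at most $\rho R$, and $2\rho R\le\eta$, so
\[
(x^*+rf)(y_0)\ \ge\ z^*(y_0)-\rho R\ \ge\ z^*(a)-\rho R\ \ge\ (x^*+rf)(a)-\eta .
\]
Since $a$ lies in the slice, $x^*(a)>\sup x^*(C)-\eta\ge x^*(y_0)-\eta$. Hence
\[
rf(y_0)\ \ge\ rf(a)+x^*(a)-x^*(y_0)-\eta\ >\ rf(a)-2\eta .
\]
If $y_1$ is a maximum point of a member of $V_1$, the same two estimates with $-f$ and $b$ in place of $f$ and $a$ give $-rf(y_1)>-rf(b)-2\eta$. Adding,
\[
\|y_0-y_1\|\ \ge\ f(y_0-y_1)\ >\ f(a-b)-\frac{4\eta}{r}\ >\ \frac\varepsilon2-\frac\varepsilon4=\frac\varepsilon4 .\qedhere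
\]
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:positive}(a)]
For $d\in X$ let $N_d$ be the set of $x^*$ that have a maximum point $y$ on $C$ with $\|y-d\|\le\varepsilon/8$. Let $U$ be nonempty and open, and take $V_0,V_1\subset U$ from Lemma~\ref{lem:tilt}. If $N_d$ met both $V_0$ and $V_1$, there would be points $y_0,y_1$ as in the lemma with $\|y_0-y_1\|\le\varepsilon/4$. So one of $V_0,V_1$ is disjoint from $N_d$, and $N_d$ is nowhere dense. If $Q$ is a countable dense subset of $Y$, every point of $Y$ is within $\varepsilon/8$ of a point of $Q$, so the set in (a) is contained in $\bigcup_{d\in Q}N_d$.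
\end{proof}

Separability was used only in the last line, to count the sets $N_d$. In general $A(C)=\bigcup_{d\in C}N_d$ is a union of nowhere dense sets, and the question is how many of them are needed to fill a residual set. For a lower bound we iterate the lemma along the binary tree and carry the covering over to $2^\omega$.

\begin{proof}[Proof of Theorem~\ref{thm:positive}(b)]
Suppose that $A(C)\supset\bigcap_{n\ge1}G_n$, where the $G_n$ are open dense subsets of a nonempty open set $O\subset X^*$. We show that the density of $C$ is at least $\mathrm{cov}(\mathcal M)$.

Write $|\sigma|$ for the length of $\sigma\in2^{<\omega}$. We define nonempty open sets $U_\sigma\subset O$ by recursion on $|\sigma|$, starting with $O$ for the empty sequence. Given $U_\sigma$, the open set $U_\sigma\cap G_{|\sigma|+1}$ is nonempty. Apply Lemma~\ref{lem:tilt} to it, and for $i=0,1$ let $U_{\sigma i}$ be an open ball of diameter at most $2^{-|\sigma|-1}$ whose closure lies in $V_i$. Then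
\begin{enumerate}
\item[(i)] $\overline{U_{\sigma i}}\subset U_\sigma\cap G_{|\sigma|+1}$ and $\operatorname{diam}U_{\sigma i}\le2^{-|\sigma|-1}$;
\item[(ii)] a maximum point of a member of $U_{\sigma0}$ and a maximum point of a member of $U_{\sigma1}$ are more than $\varepsilon/4$ apart.
\end{enumerate}
For $\beta\in2^\omega$ let $\beta|n$ be its initial segment of length $n$. By (i) and the completeness of $X^*$, the intersection $\bigcap_nU_{\beta|n}$ is a single point $x^*_\beta$, and $x^*_\beta\in\bigcap_nG_n\subset A(C)$. Let $y_\beta\in C$ be a maximum point of $x^*_\beta$.

Let $\Delta$ be a dense subset of $C$ of least cardinality, and for $d\in\Delta$ put $M_d=\{\beta\in2^\omega:\|y_\beta-d\|\le\varepsilon/8\}$. The sets $M_d$ cover $2^\omega$. Fix $d$ and $\sigma$. If $\beta_0\in[\sigma0]$ and $\beta_1\in[\sigma1]$, then $x^*_{\beta_i}\in U_{\sigma i}$, so $\|y_{\beta_0}-y_{\beta_1}\|>\varepsilon/4$ by (ii), and $\beta_0,\beta_1$ cannot both lie in $M_d$. Hence $M_d$ misses $[\sigma0]$ or $[\sigma1]$. As $\sigma$ was arbitrary, $M_d$ is nowhere dense, and therefore $|\Delta|\ge\mathrm{cov}(\mathcal M)$.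
\end{proof}

\begin{remark}\label{rem:separated}
Two distinct $\beta,\beta'\in2^\omega$ lie in $[\sigma0]$ and $[\sigma1]$, in some order, where $\sigma$ is their longest common initial segment. So the points $y_\beta$ are pairwise more than $\varepsilon/4$ apart, each $M_d$ has at most one element, and the proof gives $|\Delta|\ge\mathfrak c$ outright. A non-dentable set with $A(C)$ residual thus has to contain $\mathfrak c$ separated maximum points, one for each branch of a tree of open sets of functionals. This is the shape of the example built below.
\end{remark}

\begin{remark}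
The proofs use that $C$ is bounded and non-dentable, but not that it is closed or convex. Without non-dentability both parts fail: if $C$ is a single point, then $A(C)=X^*$. The conclusion of (b) is formally weaker than first category. The two agree if $A(C)$ has the Baire property, that is, if it differs from an open set $O$ by a set of the first category: then $A(C)$ is residual in $O$, so (b) forces $O$ to be empty.
\end{remark}

\section{Paths in trees}\label{sec:trees}

\subsection*{Nodes, paths and cones}
We identify an ordinal $\alpha$ with the set of smaller ordinals; $\omega=\{0,1,2,\dots\}$, and $\omega_1$ is the first uncountable ordinal. Two facts are used: there is no infinite strictly decreasing sequence of ordinals, and the union of countably many countable ordinals is a countable ordinal, namely their supremum.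

A \emph{node} is a function $t:\alpha\to\omega$ whose domain $\alpha=\operatorname{dom}t$ is a countable ordinal, and $\Upsilon$ is the set of all nodes. For $\gamma\le\operatorname{dom}t$ let $t|\gamma$ be the restriction of $t$ to $\gamma$. We write $s\preceq t$ if $t$ extends $s$, and $s\prec t$ if moreover $s\neq t$. The empty function is the least node; we call it the \emph{root} and denote it by $o$. For $n\in\omega$, the node $t^{\frown}n$ extends $t$ by the value $n$ at the point $\operatorname{dom}t$. These are the \emph{immediate successors} of $t$, and a node of this form is a \emph{successor node}. The \emph{path} to $t$ and the \emph{cone} above $t$ are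
\[
I_t=\{s\in\Upsilon:s\preceq t\},\qquad W_t=\{s\in\Upsilon:t\preceq s\}.
\]
The map $s\mapsto\operatorname{dom}s$ is an order isomorphism of $I_t$ onto the ordinal interval $[0,\operatorname{dom}t]$, so $I_t$ is countable and well ordered; in particular, two nodes below a common node are comparable. For nodes $s,t$ let $\gamma$ be the first point of $\operatorname{dom}s\cap\operatorname{dom}t$ at which they differ, or $\gamma=\min(\operatorname{dom}s,\operatorname{dom}t)$ if there is none, and put $s\wedge t=s|\gamma$; then $I_s\cap I_t=I_{s\wedge t}$. The cones $W_{t^{\frown}n}$ $(n\in\omega)$ are pairwise disjoint, since their members have different values at $\operatorname{dom}t$. All paths that enter a cone agree outside it: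
\begin{equation}\label{eq:cone}
I_t\setminus W_w=\{s:s\prec w\}\qquad\text{for every }t\in W_w,
\end{equation}
because each element of $I_t$ is comparable with $w$.

Call $T\subset\Upsilon$ a \emph{tree} if $I_t\subset T$ for all $t\in T$. For $\mu\in\ell_1(T)$ and $E\subset T$ put $\mu(E)=\sum_{s\in E}\mu(s)$ and $|\mu|(E)=\sum_{s\in E}|\mu(s)|$; let $\delta_s$ be the unit mass at $s$. Each $\mu\in\ell_1(T)$ acts on bounded functions by $\mu(f)=\sum_s\mu(s)f(s)$. Let $p_t=1_{I_t}$ be the indicator function of the path to $t$, and let $C_T$ be the closed convex hull of $\{p_t:t\in T\}$ in the supremum norm. All $f\in C_T$ satisfy $0\le f\le1$, and $\|p_s-p_t\|=1$ for $s\ne t$. Since $\mu(p_t)=\mu(I_t)$ is the weight of the path to $t$, and since a continuous linear functional has the same supremum over a set and over its closed convex hull,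
\[
\sup\mu(C_T)=\sup_{t\in T}\mu(I_t).
\]
To maximize $\mu$ on $C_T$ is to look for a heaviest path. Infinite branching makes slices large, because an almost heaviest path can be prolonged almost for free.

\begin{lemma}\label{lem:step}
Let $T$ be a tree that contains all immediate successors of each of its nodes. Let $\mu\in\ell_1(T)$ and $\eta>0$. There is $t\in T$ such that $p_t$, and $p_{t^{\frown}n}$ for all but finitely many $n$, lie in $S(C_T,\mu,\eta)$. In particular this slice has diameter $1$.
\end{lemma}

\begin{proof}
Choose $t$ with $\mu(I_t)>\sup\mu(C_T)-\eta$. Since $\sum_n|\mu(t^{\frown}n)|<\infty$, we have $\mu(I_{t^{\frown}n})=\mu(I_t)+\mu(t^{\frown}n)\to\mu(I_t)$ as $n\to\infty$. The diameter is at least $\|p_{t^{\frown}n}-p_t\|=1$, and at most $1$ because $0\le f\le1$ on $C_T$.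
\end{proof}

Finite branching would not do. If the root had only two immediate successors $s_0,s_1$ in $T$, then a convex combination $f=\sum_tc_tp_t$ would satisfy $\|f-p_o\|\le\sum_{t\ne o}c_t=f(s_0)+f(s_1)$. This inequality passes to the closure, so the slices determined by $-\delta_{s_0}-\delta_{s_1}$ would shrink to $p_o$.

\subsection*{Nodes of finite height}
Let $T$ be the countable tree of nodes with finite domain. Then $C_T\subset c_0(T)$, the dual of $c_0(T)$ is $\ell_1(T)$, and by Lemma~\ref{lem:step} every slice of $C_T$ has diameter $1$.

Let us watch a Baire category argument at work, starting from the functional $0$, under which all paths weigh $0$. Fix $\beta:\omega\to\omega$ and put the mass $\frac12$ at $\beta|1$. Paths that enter the cone above $\beta|1$ now weigh $\frac12$ and all others weigh $0$. This preference is stable: for a functional at distance less than $\frac14$ from $\frac12\delta_{\beta|1}$, the paths into the cone weigh more than $\frac14$ and the others weigh less, with a margin that does not depend on the path. Next put the mass $\frac14$ at $\beta|2$, which confines the heavy paths to a smaller cone, and continue. The limit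 is
\[
\mu_\beta=\sum_{k\ge1}2^{-k}\delta_{\beta|k},\qquad \mu_\beta(I_t)=1-2^{-k}\quad\text{if }\operatorname{dom}(t\wedge\beta)=k<\omega .
\]
The supremum of the weights is $1$, and it is approached only along the branch $\beta$. It is not attained on $C_T$: if $0\le f\le1$ and $\mu_\beta(f)=1$, then $f(\beta|k)=1$ for all $k\ge1$, so $f\notin c_0(T)$. Small perturbations single out a branch, but there is no node at its top. This agrees with Theorem~\ref{thm:bourgin}, by which $A(C_T)$ is of the first category.

\subsection*{Adding the tops of the branches}
Let $T$ now consist of the nodes with domain at most $\omega$. The function $\beta$ is itself a node of $T$, and $\mu_\beta(p_\beta)=1$: the maximum is attained. But $\beta$ is a maximal element of $T$, so a convex combination $f=\sum_tc_tp_t$ has $f(\beta)=c_\beta$ and $\|f-p_\beta\|\le1-f(\beta)$. This passes to the closure, so the slices determined by $\delta_\beta$ shrink to $p_\beta$, and $C_T$ is dentable.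

\subsection*{The full tree}
We need both properties at once: every node has all its immediate successors, and every countable chain has an upper bound. Closing the root under these two demands produces nodes of every countable height, and the process closes up at $\omega_1$. The tree $\Upsilon$ has the first property by definition, and it has the second.

\begin{lemma}\label{lem:chain}
If $w_1,w_2,\dots\in\Upsilon$ are pairwise comparable, then $w=\bigcup_nw_n$ is a node and $w_n\preceq w$ for all $n$.
\end{lemma}

\begin{proof}
Comparable nodes agree on the common part of their domains, so $w$ is a function that extends every $w_n$. Its domain $\bigcup_n\operatorname{dom}w_n$ is a countable ordinal.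
\end{proof}

For each countable $\alpha$ there are at most $\aleph_0^{\aleph_0}=\mathfrak c$ nodes with domain $\alpha$, so $|\Upsilon|\le\aleph_1\cdot\mathfrak c=\mathfrak c$. The successor nodes $\beta^{\frown}0$ with $\operatorname{dom}\beta=\omega$ are already $\mathfrak c$ in number. Thus $\Upsilon$ and its set of successor nodes both have cardinality $\mathfrak c$.

\section{The space $C_0(\Upsilon)$ and its dual}\label{sec:space}

If $\operatorname{dom}t$ is infinite, then $p_t\notin c_0(\Upsilon)$, so a larger space is needed. Its dual should still be $\ell_1(\Upsilon)$, since Lemma~\ref{lem:step} and the perturbation by point masses treat only such functionals. We therefore put on $\Upsilon$ a topology in which every path is compact and open, and show that it carries no measure without atoms.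

For $s\prec t$ let $(s,t]=\{r:s\prec r\preceq t\}$. The set $\{o\}$ and the sets $(s,t]$ cover $\Upsilon$, and they form a basis of a topology: no $(s,t]$ contains $o$, and if $r\in(s,t]\cap(s',t']$, then $s,s'\prec r$ are comparable and, with $s''$ the larger of them, $r\in(s'',r]\subset(s,t]\cap(s',t']$. The sets $(s,r]$ with $s\prec r$ form a neighborhood basis of $r\neq o$. A successor node $s=t^{\frown}n$ is isolated, as $\{s\}=(t,s]$, while a node $\beta$ with domain $\omega$ is the limit of the sequence $\beta|k$.

\begin{lemma}\label{lem:top}
The space $\Upsilon$ is Hausdorff, and every path $I_t$ is open and compact. Hence $\Upsilon$ is locally compact and every $I_t$ is closed.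
\end{lemma}

\begin{proof}
The path $I_t$ is open, being $\{o\}$ or $\{o\}\cup(o,t]$. If $s\prec t$, then $I_s$ and $(s,t]$ are disjoint neighborhoods of $s$ and $t$. If $s,t$ are incomparable and $r=s\wedge t$, then $r\prec s$, $r\prec t$, and $(r,s]\cap(r,t]\subset I_r\setminus I_r$ is empty. For compactness, take an open cover of $I_t$ and put $t_0=t$. As long as $t_j\ne o$, a member of the cover that contains $t_j$ contains $(t_{j+1},t_j]$ for some $t_{j+1}\prec t_j$. The ordinals $\operatorname{dom}t_j$ decrease strictly, so $t_m=o$ for some $m$. Then $I_t=\{o\}\cup\bigcup_{j<m}(t_{j+1},t_j]$ is covered by $m+1$ members of the cover.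
\end{proof}

Let $X=C_0(\Upsilon)$ be the Banach space, under the supremum norm, of continuous $f:\Upsilon\to\mathbb R$ such that $\{|f|\ge\theta\}$ is compact for every $\theta>0$. Indicator functions of compact open sets belong to $X$. So $p_t\in X$ for every node $t$, and $e_s:=1_{\{s\}}\in X$ for every successor node $s$, with
\[
p_{t^{\frown}n}-p_t=e_{t^{\frown}n}.
\]
Since the paths are open, every compact subset of $\Upsilon$ is covered by finitely many paths.

We recall the Riesz representation theorem. A finite signed Borel measure $\nu$ on a locally compact Hausdorff space $\Omega$, with variation $|\nu|$, is \emph{regular} if for every Borel set $E$ the number $|\nu|(E)$ is the supremum of $|\nu|(K)$ over compact $K\subset E$ (inner regularity) and the infimum of $|\nu|(U)$ over open $U\supset E$. The theorem states that $\nu\mapsto\bigl(f\mapsto\int f\,d\nu\bigr)$ is a linear isometry of the space of regular measures, normed by $|\nu|(\Omega)$, onto $C_0(\Omega)^*$.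

\begin{proposition}\label{prop:dual}
The formula $\mu(f)=\sum_t\mu(t)f(t)$ identifies $\ell_1(\Upsilon)$ isometrically with $X^*$.
\end{proposition}

\begin{proof}
Let $\mu\in\ell_1(\Upsilon)$. The set function $E\mapsto\mu(E)$ is a Borel measure with variation $E\mapsto|\mu|(E)$. It is regular: approximate $E$ from inside by finite sets, and from outside by complements of finite subsets of $\Upsilon\setminus E$. By the Riesz theorem, $\mu$ defines a functional of norm $\sum_t|\mu(t)|$.

It remains to show that every regular measure $\nu$ has this form. Put $\mu(t)=\nu(\{t\})$; then $\sum_t|\mu(t)|\le|\nu|(\Upsilon)$. The measure $\nu'=\nu-\mu$ vanishes on singletons. It is inner regular, since $|\nu'|\le|\nu|+|\mu|$ and a Borel set $E$ contains compact sets $K$ with $|\nu|(E\setminus K)$ and $|\mu|(E\setminus K)$ both small. We show that $\nu'=0$. Let $G$ be the union of all open sets of $|\nu'|$-measure zero, and let $Z=\Upsilon\setminus G$. A compact subset of $G$ is covered by finitely many such sets, so $|\nu'|(G)=0$ by inner regularity. Suppose that $z\in Z$, and let $m$ be the least element of the well ordered set $I_z\cap Z$. Then $I_m\cap Z=\{m\}$, so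 $|\nu'|(I_m)\le|\nu'|(\{m\})+|\nu'|(G)=0$. As $I_m$ is open, $m\in G$, a contradiction. Thus $Z$ is empty and $|\nu'|(\Upsilon)=|\nu'|(G)=0$.
\end{proof}

\begin{lemma}\label{lem:density}
$|X|=\mathfrak c$, and every subset of $X$ that contains all $p_t$ has density $\mathfrak c$.
\end{lemma}

\begin{proof}
Each $f\in X$ vanishes outside $\bigcup_n\{|f|\ge1/n\}$, which is covered by countably many paths and hence is countable. There are $\mathfrak c^{\aleph_0}=\mathfrak c$ countable subsets of $\Upsilon$ and at most $\mathfrak c$ real functions on each, so $|X|\le\mathfrak c$. The $\mathfrak c$ vectors $p_t$ are at mutual distance $1$, so a dense subset of a set containing them has a point in each of the disjoint open balls of radius $\frac12$ about the $p_t$.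
\end{proof}

\section{Proof of Theorem~\ref{thm:main}}\label{sec:main}

Let $X=C_0(\Upsilon)$, let $C=C_\Upsilon\subset X$ be the closed convex hull of $\{p_t:t\in\Upsilon\}$, and put
\[
\varphi(\mu)=\sup\mu(C)=\sup_{t\in\Upsilon}\mu(I_t)\qquad(\mu\in X^*=\ell_1(\Upsilon)).
\]
By Lemma~\ref{lem:density}, $X$ and $C$ have density $\mathfrak c$. By Proposition~\ref{prop:dual}, Lemma~\ref{lem:step} applies to every slice of $C$; this proves (1), and the case $\mu=0$ gives $\operatorname{diam}C=1$.

For (2) we want dense open conditions which, taken together, confine the heavy paths to a decreasing sequence of cones. Confinement alone is not enough, because the node at the top of the chain may carry a negative mass.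

\begin{example}\label{ex:fail}
Let $\operatorname{dom}\beta=\omega$ and $\mu=\mu_\beta-\delta_\beta$, with $\mu_\beta=\sum_{k\ge1}2^{-k}\delta_{\beta|k}$ as in Section~\ref{sec:trees}. Then $\mu(f)\le1$ on $C$ and $\mu(I_{\beta|k})=1-2^{-k}$, so $\varphi(\mu)=1$, and paths that do not enter $W_{\beta|k}$ weigh at most $1-2^{-k+1}$. If $f\in C$ had $\mu(f)=1$, then $f(\beta|k)=1$ for all $k\ge1$ and $f(\beta)=0$, which contradicts the continuity of $f$ at $\beta$. So $\mu\notin A(C)$.
\end{example}

We exclude this by asking also that the cones carry little mass. For $n\ge1$ let $O_n$ be the set of $\mu\in\ell_1(\Upsilon)$ for which there is a node $w\neq o$ with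
\begin{equation}\label{eq:On}
|\mu|(W_w)<\frac1n\qquad\text{and}\qquad\sup_{t\in W_w}\mu(I_t)>\sup_{t\notin W_w}\mu(I_t).
\end{equation}
Both suprema are over nonempty sets, as $w\in W_w$ and $o\notin W_w$. We show that each $O_n$ is open and dense and that $\bigcap_nO_n\subset A(C)$. By the Baire category theorem $\bigcap_nO_n$ is then a dense $G_\delta$ set, which proves (2).

\subsection*{The set $O_n$ is open}
For $\mu,\mu'\in\ell_1(\Upsilon)$ we have $|\mu(I_t)-\mu'(I_t)|\le\|\mu-\mu'\|$ for every $t$, and $\bigl||\mu|(W_w)-|\mu'|(W_w)\bigr|\le\|\mu-\mu'\|$. So for fixed $w$ the three quantities in \eqref{eq:On} are $1$-Lipschitz functions of $\mu$, the strict inequalities define an open set, and $O_n$ is the union of these sets over $w$.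

\subsection*{The set $O_n$ is dense}
We first pass to a functional that has a heaviest path, and then reward one of its prolongations into an empty cone. Let $\mu\in\ell_1(\Upsilon)$ and $\varepsilon>0$. Choose $\mu_0$ with finite support $F$ and $\|\mu-\mu_0\|<\varepsilon/2$. The function $t\mapsto\mu_0(I_t)=\mu_0(I_t\cap F)$ takes finitely many values, so it has a maximum, at $t_0$ say. Only finitely many of the disjoint cones $W_{t_0^{\frown}k}$ meet $F$; choose $w=t_0^{\frown}k$ with $W_w\cap F=\varnothing$. Let
\[
\theta=\min\Bigl(\frac\varepsilon2,\frac1{2n}\Bigr),\qquad\nu=\mu_0+\theta\delta_w .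
\]
Then $\|\nu-\mu\|<\varepsilon$ and $|\nu|(W_w)=\theta<1/n$. If $t\in W_w$, then $I_t\setminus W_w=I_{t_0}$ by \eqref{eq:cone}, and $w\in I_t\cap W_w$, so $\nu(I_t)=\mu_0(I_{t_0})+\theta$. If $t\notin W_w$, then $w\notin I_t$, so $\nu(I_t)=\mu_0(I_t)\le\mu_0(I_{t_0})$. Thus $\nu\in O_n$.

\subsection*{Every $\mu\in\bigcap_nO_n$ attains its maximum}
For each $n$ let $w_n$ be a node that satisfies \eqref{eq:On}. The nodes $w_n$ are chosen independently of each other, and the second condition in \eqref{eq:On} is what forces them onto one chain. Since $\varphi(\mu)$ is the larger of the two suprema in \eqref{eq:On},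
\[
\gamma_i:=\varphi(\mu)-\sup_{t\notin W_{w_i}}\mu(I_t)>0\qquad\text{for every }i .
\]
Choose $t_n$ with $\mu(I_{t_n})>\varphi(\mu)-\min(1/n,\gamma_1,\dots,\gamma_n)$. Then $t_n\in W_{w_i}$ for all $i\le n$, so $w_1,\dots,w_n\preceq t_n$ are pairwise comparable. As $n$ is arbitrary, Lemma~\ref{lem:chain} yields the node $w=\bigcup_iw_i$ with $w_i\preceq w$ for all $i$. Both $t_n$ and $w$ lie in $W_{w_n}$, so by \eqref{eq:cone} the symmetric difference of $I_{t_n}$ and $I_w$ is contained in $W_{w_n}$. The first condition in \eqref{eq:On} now gives
\[
\mu(p_w)=\mu(I_w)\ \ge\ \mu(I_{t_n})-|\mu|(W_{w_n})\ >\ \varphi(\mu)-\frac2n\qquad\text{for all }n .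
\]
Hence $\mu(p_w)=\varphi(\mu)$ with $p_w\in C$, and $\mu\in A(C)$. This completes the proof of Theorem~\ref{thm:main}.\qed

\begin{remark}
Lemma~\ref{lem:chain} is used only in the last step. For the tree of nodes of finite height the sets $O_n$ are open and dense by the same proofs, and $\mu_\beta$ lies in all of them without attaining its maximum. In $\Upsilon$, attainment does not come from small slices. The node $w$ found above has $W_w\subset W_{w_n}$ for all $n$, so $\mu$ vanishes on $W_w$ and $\mu(I_t)=\mu(I_w)$ for all $t\in W_w$. The functional $\mu$ attains its maximum at all the points $p_t$ $(t\in W_w)$, which are at mutual distance $1$.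
\end{remark}

\section{Unit balls: proof of Theorem~\ref{thm:ball}}\label{sec:ball}

Keep $X$, $C$ and $\varphi$ from Section~\ref{sec:main}; $B_X$ is the unit ball of the supremum norm. A closed, convex, symmetric, bounded set $B$ that contains a multiple of $B_X$ is the closed unit ball of the equivalent norm $\|x\|_B=\inf\{r>0:x\in rB\}$, and the dual norm of $\mu$ is $\sup\mu(B)$.

The set $C-C$ is convex and symmetric, and $\sup\mu(C-C)=\varphi(\mu)+\varphi(-\mu)$. Its closure contains no ball: for $\mu=\sum_{k<N}\delta_{o^{\frown}k}$ this supremum is $1+0$, while $\|\mu\|=N$. So we add a small multiple of a set $D\supset B_X$, and we want to obtain maximum points of the sum by adding maximum points of the summands. For that, $A(D)$ must be residual, which rules out $D=B_X$. Indeed, if $\mu(f)=\|\mu\|$ with $f\in B_X$, then the support of $\mu$ lies in the compact set $\{|f|\ge1\}$, which is covered by finitely many paths and so contains only finitely many of the nodes $o^{\frown}k$. Thus $A(B_X)$ is contained in the union over $N$ of the proper closed subspaces $\{\mu:\mu(o^{\frown}k)=0\text{ for }k\ge N\}$ and is of the first category, in line with Theorem~\ref{thm:kms}.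

\subsection*{A ball with a dense open set of attaining functionals}
We attach to each $y\in B_X$ infinitely many spikes at isolated points. Averaging spikes recovers $y$, while a small mass at the point of a spike makes that spike the clear winner. Let $\Sigma$ be the set of successor nodes. Since $|\Sigma|=\mathfrak c=|B_X\times\omega|$ by Lemma~\ref{lem:density}, a bijection of $\Sigma$ onto $B_X\times\omega$ followed by the first projection gives a map $s\mapsto y_s$ of $\Sigma$ onto $B_X$ with infinite fibers. Put $x_s=4e_s+y_s$, let $D$ be the closed convex hull of $\{\pm x_s:s\in\Sigma\}$, and let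
\[
\psi(\mu)=\sup\mu(D)=\sup_{s\in\Sigma}|\mu(x_s)|.
\]

\begin{lemma}\label{lem:D}
We have $B_X\subset D\subset5B_X$, and $A(D)$ contains a dense open subset of $X^*$.
\end{lemma}

\begin{proof}
The second inclusion holds because $\|x_s\|\le5$. Given $y\in B_X$, choose distinct $s_1,s_2,\dots\in\Sigma$ with $y_{s_i}=y$. Then $\|\sum_{i\le n}e_{s_i}\|=1$, so
\[
\frac1n\sum_{i\le n}x_{s_i}=y+\frac4n\sum_{i\le n}e_{s_i}\ \longrightarrow\ y,
\]
and $y\in D$.

For $s\in\Sigma$ let $V_s$ be the set of $\mu$ with $|\mu(x_s)|>\sup_{s'\ne s}|\mu(x_{s'})|$. Both sides are $5$-Lipschitz in $\mu$, so $V_s$ is open, and each $\mu\in V_s$ has $\psi(\mu)=|\mu(x_s)|$ and attains its maximum on $D$ at $x_s$ or $-x_s$. To see that $\bigcup_sV_s$ is dense, let $\mu\in X^*$ and $\eta>0$. Choose $s$ with $|\mu(x_s)|>\psi(\mu)-\eta$ and $\kappa=\pm1$ with $\kappa\mu(x_s)=|\mu(x_s)|$, and put $\nu=\mu+\eta\kappa\delta_s$, so that $\|\nu-\mu\|=\eta$. Since $x_s(s)=4+y_s(s)\ge3$,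
\[
\kappa\nu(x_s)=|\mu(x_s)|+\eta x_s(s)>\psi(\mu)-\eta+3\eta=\psi(\mu)+2\eta .
\]
For $s'\neq s$ we have $x_{s'}(s)=y_{s'}(s)$, so $|\nu(x_{s'})|\le\psi(\mu)+\eta$. Hence $\nu\in V_s$.
\end{proof}

\subsection*{The norm}
For $\lambda>0$ let $B_\lambda$ be the closure of $C-C+\lambda D$. It is closed, convex, symmetric and bounded, and it contains $\lambda B_X$ because $0\in C-C$. Let $\|\cdot\|_\lambda$ be the equivalent norm with unit ball $B_\lambda$. The dual norm is
\begin{equation}\label{eq:dual}
\|\mu\|_\lambda^*=\sup\mu(B_\lambda)=\varphi(\mu)+\varphi(-\mu)+\lambda\psi(\mu).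
\end{equation}
If $\mu$ attains its maximum on $C$ at $c$, $-\mu$ attains its maximum on $C$ at $c'$, and $\mu$ attains its maximum on $D$ at $d$, then $\mu(c-c'+\lambda d)$ equals the right side of \eqref{eq:dual}. Thus
\[
A(B_\lambda)\supset A(C)\cap\bigl(-A(C)\bigr)\cap A(D).
\]
Each of the three sets contains a countable intersection of dense open sets, by Theorem~\ref{thm:main}, by the same theorem and the homeomorphism $\mu\mapsto-\mu$, and by Lemma~\ref{lem:D}. By the Baire category theorem, $A(B_\lambda)$ contains a dense $G_\delta$ set. The norm topology of $X^*$ is the same for both norms.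

\subsection*{The slices}
Let $\mu\in X^*$ and $\eta>0$. By \eqref{eq:dual},
\begin{equation}\label{eq:sum}
S\bigl(C,\mu,\tfrac\eta3\bigr)-S\bigl(C,-\mu,\tfrac\eta3\bigr)+S\bigl(\lambda D,\mu,\tfrac\eta3\bigr)\subset S(B_\lambda,\mu,\eta).
\end{equation}
Each of the two copies of $C$ allows one free step, from $t$ to a successor $u$ and from $t'$ to a successor $u'$, and we combine them into two points of the slice with difference $e_u+e_{u'}$. Its supremum norm is only $1$, so its new norm must be tested against $\nu=\delta_u+\delta_{u'}$. The test gives a bound near $2$ only if $\|\nu\|^*_\lambda$ is near $1$, and this requires that no path contain both $u$ and $u'$: for $u\prec u'$ one has $\varphi(\nu)=2$. We therefore choose $u,u'$ incomparable.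

By Lemma~\ref{lem:step}, applied to $\mu$ and to $-\mu$, there are nodes $t,t'$ such that $p_t,p_u\in S(C,\mu,\eta/3)$ for $u=t^{\frown}n$ with all but finitely many $n$, and $p_{t'},p_{u'}\in S(C,-\mu,\eta/3)$ for $u'=t'^{\frown}m$ with all but finitely many $m$. Among these $n,m$ we choose as follows.
\begin{itemize}
\item If $t,t'$ are incomparable, any choice works: if $u,u'$ were comparable, then $t$ and $t'$ would lie below the larger of them and be comparable.
\item If $t=t'$, take $n\neq m$; then $u\neq u'$ have the same domain and are incomparable.
\item If $t\prec t'$, take $n\neq t'(\operatorname{dom}t)$, so that $u\not\preceq t'$. We have $\operatorname{dom}u\le\operatorname{dom}t'<\operatorname{dom}u'$, which excludes $u'\preceq u$; and $u\preceq u'$ would give $u=u'|\operatorname{dom}u=t'|\operatorname{dom}u\preceq t'$.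
\item If $t'\prec t$, exchange the roles of $(t,n,u)$ and $(t',m,u')$ in the previous case.
\end{itemize}
Take $d\in S(\lambda D,\mu,\eta/3)$. By \eqref{eq:sum}, the points
\[
a=p_u-p_{t'}+d,\qquad b=p_t-p_{u'}+d
\]
lie in $S(B_\lambda,\mu,\eta)$, and $a-b=(p_u-p_t)+(p_{u'}-p_{t'})=e_u+e_{u'}$. For $\nu=\delta_u+\delta_{u'}$ we compute the three terms of \eqref{eq:dual}. No path contains both $u$ and $u'$, so $\varphi(\nu)=1$. Next, $-\nu(I_r)\le0$ for all $r$, with equality at the root since $u,u'\ne o$, so $\varphi(-\nu)=0$. Finally $|\nu(x_s)|\le4\bigl(e_s(u)+e_s(u')\bigr)+|y_s(u)|+|y_s(u')|\le4+1+1$, because $u\ne u'$; so $\psi(\nu)\le6$. Therefore $\|\nu\|^*_\lambda\le1+6\lambda$, and $\nu(a-b)=2$ gives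
\[
\|a-b\|_\lambda\ \ge\ \frac{2}{1+6\lambda}\ \ge\ 2-12\lambda .
\]
With $\lambda=\varepsilon/12$, every slice of $B_\lambda$ has $\|\cdot\|_\lambda$-diameter at least $2-\varepsilon$. This completes the proof of Theorem~\ref{thm:ball}.\qed

\begin{thebibliography}{9}
\bibitem{Bourgin} Bourgin, Theorem~3.5.5.
\bibitem{KMS} Kenderov, Moors and Sciffer.
\end{thebibliography}
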